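# A local exact ring of length three without self-duality

## 1. Triangular bimodules of rank two and their double duals

Let $D$ be a division ring. Take $\sigma,\tau\in\mathrm{Aut}(D)$ and an additive map $\Delta:D\to D$ with
$$\Delta(dd')=\sigma(d)\Delta(d')+\Delta(d)\tau(d').\tag{1}$$
Let $M=M(\sigma,\tau,\Delta)$ be the left $D$-space with basis $e_1,e_2$ and right action given by
$$e_1d=\sigma(d)e_1+\Delta(d)e_2,\qquad e_2d=\tau(d)e_2.\tag{2}$$
Write $e=(e_1,e_2)^T$ for the column of basis vectors, and put $\Psi(d)=\begin{pmatrix}\sigma(d)&\Delta(d)\\0&\tau(d)\end{pmatrix}$. Then (2) reads $e\,d=\Psi(d)\,e$, and (1) says exactly that $\Psi:D\to M_2(D)$ is a ring homomorphism (note that (1) forces $\Delta(1)=0$). So $(ed)d'=\Psi(d)\Psi(d')e=e(dd')$, and $M$ is a $D$-bimodule. A general element is $ce$ with $c$ a row over $D$, and $(ce)d=c\,\Psi(d)\,e$.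

A small example: $D=\mathbb Q(x)$, $\sigma=\tau=1$, $\Delta=d/dx$, so that $e_1f=fe_1+f'e_2$.

For a $D$-bimodule $M$ put ${}^*M=\mathrm{Hom}({}_DM,{}_DD)$, with bimodule structure
$$(df)(m)=f(md),\qquad (fd)(m)=f(m)d,$$
and ${}^{**}M={}^*({}^*M)$. Both duals are taken on the left. There is no natural map $M\to{}^{**}M$ of bimodules (evaluation maps $M$ to a left dual followed by a right dual), and in fact ${}^{**}M$ is in general a different bimodule:

**Lemma 1.** ${}^{**}M(\sigma,\tau,\Delta)\cong M(\sigma,\tau,\Delta')$ with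
$$\Delta'=\tau\sigma^{-1}\,\Delta\,\tau^{-1}\sigma.\tag{3}$$

**Proof.** Let $f_1,f_2\in N={}^*M$ be the dual basis, $f_i(e_j)=\delta_{ij}$ (Kronecker symbol). Every $f\in N$ equals $f_1f(e_1)+f_2f(e_2)$, so $f_1,f_2$ is a right basis of $N$. From $(df_i)(e_j)=f_i(e_jd)$ and (2):

* $(df_1)(e_1)=\sigma(d)$ and $(df_1)(e_2)=0$, so $df_1=f_1\sigma(d)$;
* $(df_2)(e_1)=\Delta(d)$ and $(df_2)(e_2)=\tau(d)$, so $df_2=f_1\Delta(d)+f_2\tau(d)$.

The first gives $f_1d=\sigma^{-1}(d)f_1$. In the second, replace $d$ by $\tau^{-1}(d)$ and solve for $f_2d$: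
$$f_2d=\tau^{-1}(d)f_2-f_1\,\Delta\tau^{-1}(d)=\tau^{-1}(d)f_2-\sigma^{-1}\Delta\tau^{-1}(d)\,f_1 .$$
So $f_2,f_1$ span $N$ on the left. They are left independent: $df_2+d'f_1=f_2\tau(d)+f_1(\Delta(d)+\sigma(d'))$ vanishes only if $d=0$ and then $d'=0$. In the order $(f_2,f_1)$ this is a left basis, and it exhibits
$$N\cong M(\tau^{-1},\ \sigma^{-1},\ -\sigma^{-1}\Delta\tau^{-1}).$$
(Rule (1) for the new data holds because $N$ is a bimodule.) Applying this formula once more, ${}^{**}M\cong M(\sigma,\tau,\,-\tau(-\sigma^{-1}\Delta\tau^{-1})\sigma)$, which is (3). $\square$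

So taking the double dual keeps $\sigma$ and $\tau$ and changes $\Delta$ by a kind of conjugation. The use of this is as follows. From $M$ one forms the trivial extension ring $D\ltimes M=D\oplus M$ with $M^2=0$. We shall see that the only candidate for a Morita dual of $D\ltimes M$ among local rings is $D\ltimes{}^{**}M$. If $D$ and $\Delta$ are chosen so that the conjugation (3) produces a non-isomorphic ring, then $D\ltimes M$ is not dual to itself, and this refutes a conjecture that we now state.

## 2. Exact rings, Morita duality, and Azumaya's conjecture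

Rings are associative with identity and modules are unital. Endomorphisms of left modules are written on the right, endomorphisms of right modules on the left. $J$ is the Jacobson radical, $E(X)$ the injective hull, and $\mathrm{Inn}(g)(d)=gdg^{-1}$. Ring maps are applied to matrices entrywise. AF stands for Anderson–Fuller, *Rings and Categories of Modules*.

**Definition (Morita duality).** A bimodule ${}_RE_S$ defines a Morita duality if ${}_RE$ and $E_S$ are injective cogenerators and ${}_RE_S$ is faithfully balanced, that is, the natural maps $R\to\mathrm{End}(E_S)$ and $S\to\mathrm{End}({}_RE)$ are isomorphisms. A ring $R$ has a Morita duality if some ${}_RE_S$ defines one, and it has self-duality if some $R$-bimodule ${}_RE_R$ does (equivalently, some ${}_RE_S$ with $S\cong R$).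

For a field $k$, the bimodule ${}_kk_k$ defines a duality: it is the usual duality of vector spaces. We use one textbook fact repeatedly: an injective module that contains a copy of every simple module is a cogenerator. Indeed, for $0\ne x\in X$ the cyclic module $Rx$ has a simple quotient, which embeds in the injective module, and the resulting map extends to $X$ and does not kill $x$.

**Definition (balanced).** A bimodule ${}_RM_R$ is balanced if $R\to\mathrm{End}(M_R)$ (left multiplications) and $R\to\mathrm{End}({}_RM)$ (right multiplications) are both surjective.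

**Example.** Let $M=De$ be one-dimensional on the left with $ed=\gamma(d)e$, where $\gamma\in\mathrm{Aut}(D)$. Then $De=eD$. A right-linear endomorphism is determined by $e\mapsto ce$, so it is left multiplication by $c$ (since $ed\mapsto ced$). A left-linear one is determined by $e\mapsto ce=e\gamma^{-1}(c)$, so it is right multiplication by $\gamma^{-1}(c)$. Hence $De$ is balanced. If instead $D=\mathbb Q(x)$ and $\gamma$ is the endomorphism with $\gamma(x)=x^2$, right multiplications are the maps $e\mapsto\gamma(d)e$, so the left-linear map $e\mapsto xe$ is not among them, and $De$ is not balanced.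

**Definition (exact).** An artinian ring $R$ is exact if there is a composition series of ideals $0=I_0<I_1<\dots<I_n=R$ such that each bimodule ${}_R(I_i/I_{i-1})_R$ is balanced.

For instance $k[x]/(x^2)$ is exact: the factors are $kx$ and $k$. Azumaya proved that each exact ring has a Morita duality, and conjectured that it has self-duality. The results of this lecture are:

**Theorem A.** There is a local artinian ring $R$ with $J(R)^2=0$, of composition length $3$ on each side, which is exact but has no self-duality.

**Theorem B.** There are local exact rings $R_n$ $(n\in\mathbb Z)$ as in Theorem A, pairwise non-isomorphic, such that $R_{n+1}\cong\mathrm{End}({}_{R_n}E)$ with $E=E({}_{R_n}(R_n/J))$, for every $n$. Consequently there is no finite chain $R_0=A_0,A_1,\dots,A_m\cong R_0$ $(m\ge1)$ in which each consecutive pair is linked by a bimodule ${}_{A_i}E_{A_{i+1}}$ defining a Morita duality.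

**Theorem C.** (i) Every exact ring with $\mathrm{length}({}_RR)\le2$ has self-duality, so length $3$ in Theorem A is minimal. (ii) If $D$ is a division ring finite dimensional over its center and $M$ is a $D$-bimodule that is finite dimensional on both sides, then $D\ltimes M$ has self-duality.

The rings $R_n$ will be trivial extensions $D\ltimes M$. So (ii) says that for rings of this type $D$ has to be infinite dimensional over its center.

## 3. Length at most two: balancedness is Baer's criterion

We try the conjecture on the shortest rings. If $R$ is semisimple, every module is injective and $R$ contains every simple module, on both sides. So ${}_RR_R$ defines a Morita duality.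

**Proof of Theorem C(i).** Let $R$ be exact, not semisimple, with $\mathrm{length}({}_RR)\le2$. Then $J\ne0$, so $R/J$ and $J$ are both simple left modules. Hence $R/J=D$ is a division ring, $R$ is local, and $J^2\subsetneq J$ by nilpotence, so $J^2=0$. A proper left ideal lies in $J$, so the left ideals are $0,J,R$, and the series in the definition of exactness must be $0<J<R$. So $J$ is balanced.

*$J_R$ is simple.* Since ${}_DJ$ is one-dimensional, $\mathrm{End}({}_DJ)$ is transitive on nonzero elements of $J$. By balancedness these endomorphisms are right multiplications, so $xR=J$ for all $0\ne x\in J$. As $R$ is local, the right ideals are also $0,J,R$.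

*${}_RR$ and $R_R$ are injective.* By Baer's criterion we must extend a left-linear map $f:J\to R$ to $R$. Its image is $0$ or a simple left ideal, so it lies in $J$. Hence $f\in\mathrm{End}({}_RJ)$ is right multiplication by some $r\in R$, and this extends to $R$. The right side is the same, with the other half of balancedness.

*Conclusion.* $J\cong R/J$ is the unique simple module on each side and lies in $R$, so ${}_RR$ and $R_R$ are injective cogenerators. Also $R=\mathrm{End}(R_R)=\mathrm{End}({}_RR)$. So ${}_RR_R$ defines a Morita duality. $\square$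

## 4. The injective hull over a trivial extension

**Lemma 2.** Let $D$ be a division ring, $M\ne0$ a $D$-bimodule with ${}_DM$ finite dimensional, $R=D\ltimes M$ and $E=E({}_R(R/M))$. Then $\mathrm{End}({}_RE)\cong D\ltimes{}^{**}M$. Moreover $E\cong D\oplus{}^*M$ as a left $D$-space.

**Proof.** *A model of $E$.* Note that $J(R)=M$, since $M$ is nilpotent and $R/M=D$. In particular $R$ is local. Let $E_0=\mathrm{Hom}_D({}_DR_R,{}_DD)$ with $(rf)(x)=f(xr)$. By adjunction $\mathrm{Hom}_R(-,E_0)\cong\mathrm{Hom}_D(-,D)$, an exact functor, so $E_0$ is injective. Write $N={}^*M$ and $f=(c,g)$ with $c=f(1)\in D$ and $g=f|_M\in N$. Evaluating $f(x(d+m))$ at $x=1$ and at $x=m'\in M$ gives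
$$(d+m)(c,g)=(dc+g(m),\,dg).\tag{4}$$
The socle is the set of elements killed by $J(R)=M$, namely $\{(c,0)\}$, which is one-dimensional over $D$. It is essential: a nonzero submodule $X$ either is killed by $M$, or has $0\ne MX$ with $M(MX)=0$. So $E_0=E(R/M)$. By (4), $d(c,g)=(dc,dg)$, which gives the last claim.

*Its endomorphisms.* Let $\varphi\in\mathrm{End}({}_RE_0)$. It is left $D$-linear, so
$$(c,g)\varphi=(ca+g\lambda,\ c\varphi_{12}+g\varphi_{22}),$$
with $a\in D$ (a left-linear map $D\to D$ is a right multiplication), and $\lambda:N\to D$, $\varphi_{12}:D\to N$, $\varphi_{22}:N\to N$ left linear. Since $m(c,g)=(g(m),0)$, commuting with $m\in M$ means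
$$\big((c\varphi_{12}+g\varphi_{22})(m),\,0\big)=\big(g(m)a,\ g(m)\varphi_{12}\big)\qquad\text{for all }c,g,m.$$
Choose $g,m$ with $g(m)=1$: the second components give $\varphi_{12}=0$. The first components then give $g\varphi_{22}=ga$. Conversely, every pair $(a,\lambda)$ with $a\in D$ and $\lambda\in\mathrm{Hom}_D({}_DN,{}_DD)={}^{**}M$ gives an endomorphism $(c,g)\mapsto(ca+g\lambda,\,ga)$, because the displayed condition holds.

*Composition.* First $(a,\lambda)$, then $(a',\lambda')$:
$$(c,g)\mapsto(ca+g\lambda,ga)\mapsto\big(caa'+(g\lambda)a'+(ga)\lambda',\ gaa'\big).$$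
So $(a,\lambda)(a',\lambda')=(aa',\lambda a'+a\lambda')$ with $(\lambda a')(g)=\lambda(g)a'$ and $(a\lambda')(g)=\lambda'(ga)$. These are exactly the bimodule operations of ${}^*N={}^{**}M$. $\square$

**Lemma 3.** In the situation of Lemma 2, if $R=D\ltimes M$ has self-duality, then $D\ltimes M\cong D\ltimes{}^{**}M$ as rings.

**Proof.** Let ${}_RE'_R$ define a Morita duality. Then $\mathrm{End}({}_RE')\cong R$ is local, so ${}_RE'$ is indecomposable. Being a cogenerator it contains the unique simple left module $R/M$, and being injective it contains $E(R/M)$ as a direct summand. So ${}_RE'\cong E(R/M)$, and $R\cong\mathrm{End}({}_RE(R/M))\cong D\ltimes{}^{**}M$ by Lemma 2. $\square$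

In the other direction we recall the Azumaya–Morita theorem (AF §30): if $R$ is left artinian, ${}_RE$ is a finitely generated injective cogenerator and $S=\mathrm{End}({}_RE)$, then ${}_RE_S$ defines a Morita duality.

## 5. Division rings finite over the center: the trace identifies the two duals

**Proof of Theorem C(ii).** Let $Z$ be the center of $D$. If $M=0$, then $R=D$ is semisimple and we are done by Section 3. Assume $M\ne0$. The plan is to show that the left dual ${}^*M$ and the right dual $M^*=\mathrm{Hom}(M_D,D_D)$ are isomorphic bimodules. Then evaluation gives ${}^{**}M\cong M$. On $M^*$ the structure is $(dhd')(m)=d\,h(d'm)$.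

**Step 1: from $D$-valued to $Z$-valued forms.** Let $\mathrm{Trd}:D\to Z$ be the reduced trace. The form $(x,y)\mapsto\mathrm{Trd}(xy)$ is symmetric and nondegenerate. So $f\mapsto\mathrm{Trd}\circ f$ gives bijections
$${}^*M\to\mathrm{Hom}_Z({}_ZM,Z),\qquad M^*\to\mathrm{Hom}_Z(M_Z,Z).$$
For $M=D$ this is nondegeneracy, since a left-linear $f:D\to D$ is $x\mapsto xc$ and goes to $x\mapsto\mathrm{Trd}(xc)$. The general case follows by taking finite direct sums; the right side is the same. Put $(d\varphi d')(m)=\varphi(d'md)$ on both targets. Then both bijections are bimodule maps. The actions defined by substitution, $f(md)$ on ${}^*M$ and $h(d'm)$ on $M^*$, are visibly respected, and for the others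
$$\mathrm{Trd}(f(m)d')=\mathrm{Trd}(d'f(m))=\mathrm{Trd}(f(d'm)),\qquad \mathrm{Trd}(d\,h(m))=\mathrm{Trd}(h(m)d)=\mathrm{Trd}(h(md)).$$

**Step 2: compare left $Z$-duals with right $Z$-duals.** The two actions of $Z$ on $M$ may differ, so something has to be proved. Let $A$ be the image of $Z\otimes_{\mathbb Z}Z$ in the ring of additive endomorphisms of $M$, with $z\otimes z'$ acting as $m\mapsto zmz'$. It is commutative. It lies in $\mathrm{End}_Z({}_ZM)$ and in $\mathrm{End}_Z(M_Z)$, so it is a finite-dimensional $Z$-algebra through the left embedding of $Z$ and also through the right one. In particular $A$ is artinian. The $A$-modules $\mathrm{Hom}_Z({}_ZA,Z)$ and $\mathrm{Hom}_Z(A_Z,Z)$ are injective by adjunction. The socle of each consists of the forms killed by $\mathrm{rad}A$, that is, the $Z$-dual of $A/\mathrm{rad}A$. Now $A/\mathrm{rad}A$ is a finite product of fields $F$, each finite over $Z$, and $\mathrm{Hom}_Z(F,Z)$ is one-dimensional over $F$. So both socles are isomorphic to $A/\mathrm{rad}A$; they are essential since $A$ is artinian.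 Hence both modules are isomorphic to $U=E(A/\mathrm{rad}A)$, and by adjunction
$$\mathrm{Hom}_Z({}_ZM,Z)\cong\mathrm{Hom}_A(M,U)\cong\mathrm{Hom}_Z(M_Z,Z).$$
These isomorphisms are natural for $A$-linear endomorphisms of $M$. The maps $m\mapsto d'md$ are $A$-linear, since $Z$ is central in $D$. So the isomorphisms respect the $D$-bimodule structures, and with Step 1, ${}^*M\cong M^*$.

**Step 3: conclude.** Evaluation $M\to{}^*(M^*)$, $m\mapsto(h\mapsto h(m))$, is bijective because $M_D$ is finite dimensional. It is a bimodule map because $(hd)(m)=h(dm)$ and $h(m)d=h(md)$. So ${}^{**}M\cong{}^*(M^*)\cong M$, and by Lemma 2, $\mathrm{End}({}_RE)\cong D\ltimes{}^{**}M\cong R$ for $E=E(R/M)$. As a left $D$-space $E\cong D\oplus{}^*M\cong D\oplus M^*$, which is finite dimensional because $M_D$ is. So ${}_RE$ is a finitely generated injective cogenerator over the left artinian ring $R$, and the Azumaya–Morita theorem gives self-duality. $\square$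

## 6. Commuting twists never suffice

We return to $M(\sigma,\tau,\Delta)$ over a general division ring, and ask when the change (3) can be undone.

**Lemma 4.** Let $M=M(\sigma,\tau,\Delta)$ and $M'=M(\sigma',\tau',\Delta')$ have matrices $\Psi,\Psi'$. The rings $D\ltimes M$ and $D\ltimes M'$ are isomorphic if and only if there are $\alpha\in\mathrm{Aut}(D)$ and $P\in GL_2(D)$ with
$$\alpha(\Psi(d))\,P=P\,\Psi'(\alpha(d))\qquad(d\in D).\tag{5}$$

**Proof.** An isomorphism $\psi$ maps the radical $M$ onto $M'$, so it induces $\alpha\in\mathrm{Aut}(D)$ on the quotients. As $M'^2=0$, we have $\psi(dmd')=\alpha(d)\psi(m)\alpha(d')$. Write $\psi(e)=Pe'$. Then $P$ is invertible since $\psi|_M$ is bijective and $\alpha$-semilinear. Computing $\psi(ed)$ as $\psi(\Psi(d)e)=\alpha(\Psi(d))Pe'$ and as $\psi(e)\alpha(d)=Pe'\alpha(d)=P\Psi'(\alpha(d))e'$ gives (5). Conversely, given (5), the bijection $d+ce\mapsto\alpha(d)+\alpha(c)Pe'$ is multiplicative. Indeed $(d+ce)(d'+c'e)=dd'+(dc'+c\Psi(d'))e$, and $\alpha(c)\alpha(\Psi(d'))Pe'=\alpha(c)P\Psi'(\alpha(d'))e'=\alpha(c)Pe'\,\alpha(d')$.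 $\square$

The first thing to try is the simplest noncommutative twist: $\sigma=1$, any $\tau\neq 1$, any $\Delta$. Then (3) gives $\Delta'=\tau\Delta\tau^{-1}$, which as a map may well differ from $\Delta$. But this never gives a counterexample. More generally, suppose $\sigma$ and $\tau$ commute and put $\alpha=\tau\sigma^{-1}$. Then $\Delta'=\alpha\Delta\alpha^{-1}$, and
$$\alpha(\Psi(d))=\begin{pmatrix}\alpha\sigma(d)&\alpha\Delta(d)\\0&\alpha\tau(d)\end{pmatrix}=\begin{pmatrix}\sigma(\alpha d)&\Delta'(\alpha d)\\0&\tau(\alpha d)\end{pmatrix}=\Psi'(\alpha(d)),$$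
so (5) holds with $P=I$, and $D\ltimes M\cong D\ltimes{}^{**}M$. The automorphism $\rho=\tau\sigma^{-1}$ that conjugates $\Delta$ is itself available as a change of coordinates on $D$, and it undoes the conjugation. The exact place where this uses commutativity is the diagonal of (5).

There is a second trivial case. If $\Delta(d)=\sigma(d)x-x\tau(d)$ for some $x\in D$, then $e_1'=e_1+xe_2$ satisfies $e_1'd=\sigma(d)e_1'$. So $M\cong M(\sigma,\tau,0)$, and ${}^{**}M\cong M$.

So we look for $D$, $\rho$, $\sigma$ and a map $\delta$ with $\delta(dd')=d\,\delta(d')+\delta(d)\rho(d')$, and take $\tau=\rho\sigma$, $\Delta=\delta\sigma$. Then (1) holds, and (3) gives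
$$\Delta'=\rho\sigma\sigma^{-1}\,\delta\sigma\,\sigma^{-1}\rho^{-1}\sigma=(\rho\delta\rho^{-1})\,\sigma .$$
The double dual conjugates $\delta$ by $\rho$. The second twist $\sigma$ should obstruct the coordinate change $\rho$: $\rho$ and $\sigma$ should not commute, even modulo inner automorphisms. And $D$ should have so few automorphisms that nothing else can do the job of $\rho$.

## 7. Skew Laurent series with a scaling, a shift, and a skew derivation

Let $K=\mathbb Q(x_n:n\in\mathbb Z)$, with the commuting automorphisms $\theta(x_n)=x_{n+1}$ and $\eta(x_n)=x_n+1$. Let $D=K((t;\theta))$ be the division ring of series $\sum_{n\ge n_0}a_nt^n$, $a_n\in K$, with $ta=\theta(a)t$. Put $u=x_0$.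

**Automorphisms of $D$.** For $s\in K^*$ let $\rho_s(\sum a_nt^n)=\sum a_n(st)^n$. This is an automorphism since $(st)a=\theta(a)(st)$. It fixes $K$, sends $t$ to $st$, and $\rho_s\rho_{s'}=\rho_{ss'}$. For $a\in\mathrm{Aut}(K)$ commuting with $\theta$ let $\hat a(\sum a_nt^n)=\sum a(a_n)t^n$. Put
$$\rho=\rho_u,\qquad\sigma=\hat\eta .$$
Here $\sigma\rho\sigma^{-1}=\rho_{\eta(u)}=\rho_{u+1}$, which differs from $\rho$.

**The derivation $\partial$ of $K$.** We want a map $\delta$ with
$$\delta(dd')=d\,\delta(d')+\delta(d)\rho(d').\tag{6}$$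
Since $\rho$ fixes $K$, it is natural to ask that $\delta|_K$ be a derivation $\partial$ of $K$, and that $\delta(t)=0$. Applying (6) to $ta=\theta(a)t$ gives $t\,\partial a=\partial(\theta a)\,ut$, that is,
$$\theta\partial=u\,\partial\theta\quad\text{on }K.\tag{7}$$
Starting from $\partial x_0=1$, relation (7) dictates $\partial x_{n+1}=x_0^{-1}\theta(\partial x_n)$, so $\partial x_1=x_0^{-1}$, $\partial x_2=(x_0x_1)^{-1}$. Backwards, $\partial x_n=\theta^{-1}(x_0\,\partial x_{n+1})$ gives $\partial x_{-1}=x_{-1}$, $\partial x_{-2}=x_{-1}x_{-2}$. So let $\partial$ be the derivation of $K$ with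
$$\partial x_0=1,\qquad\partial x_n=(x_0x_1\cdots x_{n-1})^{-1}\ (n>0),\qquad\partial x_{-j}=x_{-1}x_{-2}\cdots x_{-j}\ (j>0).$$
To check (7): both sides are additive maps $K\to K$ satisfying $\epsilon(ab)=\theta(a)\epsilon(b)+\epsilon(a)\theta(b)$, so it is enough to compare them on each $x_n$, where the claim is $\theta(\partial x_n)=x_0\,\partial x_{n+1}$. For $n\ge0$ both sides are $(x_1\cdots x_n)^{-1}$. For $n=-1$ both are $x_0$. For $n\le-2$ both are $x_{n+1}\cdots x_{-1}x_0$.

**The map $\delta$.** For $a\in K$ put $\phi(a)=\begin{pmatrix}a&\partial a\\0&a\end{pmatrix}$; this is a ring homomorphism $K\to M_2(K)$. Let $T=\begin{pmatrix}t&0\\0&ut\end{pmatrix}$. By (7), $t\,\partial a=\theta(\partial a)t=\partial(\theta a)ut$, so $T\phi(a)=\phi(\theta a)T$. Hence $T^n\phi(a)=\phi(\theta^na)T^n$ for all $n\in\mathbb Z$. So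
$$\Phi\Big(\sum a_nt^n\Big)=\sum\phi(a_n)T^n$$
multiplies like the series themselves, and is a ring homomorphism $D\to M_2(D)$. It has the form $\Phi=\begin{pmatrix}1&\delta\\0&\rho\end{pmatrix}$ with $\delta(\sum a_nt^n)=\sum\partial(a_n)(ut)^n$. So (6) holds, $\delta|_K=\partial$, and $\delta(t)=0$.

**Its conjugates.** For $n\in\mathbb Z$ put $\delta_n=\rho^n\delta\rho^{-n}$ and $\Phi_n=\rho^n\Phi\rho^{-n}=\begin{pmatrix}1&\delta_n\\0&\rho\end{pmatrix}$, again a ring homomorphism. Since $\rho|_K=1$ and $\partial u=1$,
$$\delta_n|_K=\partial,\qquad\delta_n(t)=\rho^n\delta(u^{-n}t)=\rho^n\big(\partial(u^{-n})ut\big)=\rho^n(-nu^{-n}t)=-nt.\tag{8}$$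
So the index $n$ is visible in the value at $t$.

**The rings.** Let $M_n=M(\sigma,\rho\sigma,\delta_n\sigma)$, that is,
$$e\,d=\Phi_n(\sigma(d))\,e,\tag{9}$$
and let $R_n=D\ltimes M_n$.

**Lemma 5.** $R_n$ is a local exact ring with $J(R_n)^2=0$, of length $3$ on both sides, and $\mathrm{End}({}_{R_n}E(R_n/J))\cong R_{n+1}$.

**Proof.** $M_n$ is nilpotent of square zero and $R_n/M_n=D$, so $R_n$ is local with $J=M_n$. The chain $0\subset De_2\subset M_n\subset R_n$ consists of ideals. Its factors are bimodules $De$ with $ed=\gamma(d)e$, for $\gamma=\rho\sigma$, $\gamma=\sigma$ and $\gamma=1$. Each is one-dimensional on both sides, hence simple on both sides, and balanced by the example in Section 2. So $R_n$ is exact of length $3$ on each side. By Lemma 1 and the computation at the end of Section 6, ${}^{**}M_n\cong M(\sigma,\rho\sigma,\rho\delta_n\rho^{-1}\sigma)=M_{n+1}$, and Lemma 2 applies. $\square$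

By the proof of Lemma 1, ${}^*M_n$ has left dimension $2$. So $E(R_n/J)$ has left $D$-dimension $3$ and is finitely generated, and the Azumaya–Morita theorem says that it defines a Morita duality between $R_n$ and $R_{n+1}$. The question is now whether $R_n$ and $R_{n+1}$ are isomorphic.

## 8. The automorphisms of $K((t;\theta))$

By Lemma 4 we need all automorphisms of $D$. For a Möbius transformation $\mu\in PGL_2(\mathbb Q)$ let $\hat\mu$ be the automorphism $x_n\mapsto\mu(x_n)$ (all $n$) of $K$. It commutes with $\theta$; its extension to $D$ fixing $t$ is also written $\hat\mu$.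

**Lemma 6.** If $a\in\mathrm{Aut}(K)$ commutes with $\theta$, then $a=\theta^m\hat\mu$ for some $m\in\mathbb Z$ and $\mu\in PGL_2(\mathbb Q)$.

**Proof.** Let $f=a(x_0)$, $g=a^{-1}(x_0)$, both nonconstant, and $f_i=\theta^if=a(x_i)$. Let $p\le q$ be the least and largest $i$ with $\partial f/\partial x_i\ne0$, and $r\le l$ the same for $g$. In characteristic $0$ this gives $f\in\mathbb Q(x_p,\dots,x_q)$ and $g\in\mathbb Q(x_r,\dots,x_l)$. Now $x_0=a(g)=g(f_r,\dots,f_l)$, and $\partial f_i/\partial x_j=\theta^i(\partial f/\partial x_{j-i})$. By the chain rule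
$$\frac{\partial x_0}{\partial x_j}=\sum_{i=r}^{l}a\Big(\frac{\partial g}{\partial x_i}\Big)\,\theta^i\Big(\frac{\partial f}{\partial x_{j-i}}\Big).$$
For $j=q+l$ we have $j-i\ge q$ with equality only for $i=l$. So only that term contributes, and it is nonzero. Hence $q+l=0$. For $j=p+r$ we have $j-i\le p$ with equality only for $i=r$, so likewise $p+r=0$. Therefore $q=-l\le-r=p$, so $p=q$ and $r=l=-p$. Thus $f=\mu(x_p)$ and $g=\nu(x_{-p})$ with rational functions $\mu,\nu$ in one variable, and $x_0=a(g)=\nu(f_{-p})=\nu(\mu(x_0))$. So $\mathbb Q(\mu(x_0))=\mathbb Q(x_0)$, which makes $\mu$ Möbius. Finally $a(x_n)=\theta^nf=\mu(x_{n+p})=\theta^p\hat\mu(x_n)$. $\square$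

**Lemma 7.** (i) An element of $D$ that commutes with $K$ lies in $K$. (ii) Every $\alpha\in\mathrm{Aut}(D)$ has the form $\mathrm{Inn}(g)\,\rho_s\,\hat\mu$ with $g\in D^*$, $s\in K^*$, $\mu\in PGL_2(\mathbb Q)$.

**Proof.** (i) If $q=\sum q_it^i$ commutes with all $b\in K$, then $bq_i=q_i\theta^i(b)$. Taking $b=x_0$ gives $q_i=0$ for $i\ne0$.

(ii) Let $v$ be the $t$-adic valuation, $O=\{v\ge0\}$, $\mathfrak m=\{v\ge1\}$.

**Valuation.** This part shows $v\circ\alpha=v$, so that $\alpha$ can be studied by leading terms. If $z\in\mathfrak m$, then $1+z$ has an $n$-th root for every $n\ge1$ by the binomial series (the coefficients are rational). So $v(\alpha(1+z))$ is divisible by every $n$, hence is $0$, and $v(\alpha(z))=v(\alpha(1+z)-1)\ge0$. Suppose some $0\ne z\in\mathfrak m$ had $v(\alpha(z))=0$. Pick $y$ with $v(\alpha(y))<0$. For large $k$ we have $z^ky\in\mathfrak m$ but $v(\alpha(z^ky))=v(\alpha(y))<0$, a contradiction. So $\alpha(\mathfrak m)\subseteq\mathfrak m$, and the same for $\alpha^{-1}$, whence $\alpha(\mathfrak m)=\mathfrak m$. Since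 $O=\{y:y\mathfrak m\subseteq\mathfrak m\}$ and $\mathfrak m^k=\{v\ge k\}$, $\alpha$ preserves $v$.

**Residue field.** This part removes the action on $O/\mathfrak m=K$. Let $a\in\mathrm{Aut}(K)$ be induced by $\alpha$, and write $\alpha(t)=wt$ with $w\in O^*$. Reduce $\alpha(t)\alpha(b)\alpha(t)^{-1}=\alpha(\theta b)$, for $b\in K$, modulo $\mathfrak m$. Conjugation by $t$ induces $\theta$ on the residue field, and conjugation by $w$ induces the identity because $K$ is commutative. So $\theta a=a\theta$. Put $\alpha'=\alpha\hat a^{-1}$; then $\alpha'(b)\equiv b$ mod $\mathfrak m$ for $b\in K$.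

**Straightening.** This part conjugates $\alpha'$ until it fixes $K$ pointwise. Suppose $k\ge1$ and an automorphism $\alpha'_k$ satisfies $\alpha'_k(b)\equiv b+\lambda(b)t^k$ mod $\mathfrak m^{k+1}$ for all $b\in K$, with $\lambda:K\to K$. Multiplicativity gives $\lambda(bb')=b\lambda(b')+\lambda(b)\theta^k(b')$. As $bb'=b'b$,
$$\lambda(b)\big(\theta^k(b')-b'\big)=\lambda(b')\big(\theta^k(b)-b\big).$$
With $b'=x_0$ we get $\lambda(b)=c(\theta^k(b)-b)$ for a fixed $c\in K$. Let $h_k=1+ct^k$. Modulo $\mathfrak m^{k+1}$,
$$h_kb=b+c\theta^k(b)t^k\equiv\big(b+\lambda(b)t^k\big)h_k,$$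
so $h_kbh_k^{-1}\equiv b+\lambda(b)t^k$. Hence $\alpha'_{k+1}=\mathrm{Inn}(h_k^{-1})\alpha'_k$ satisfies $\alpha'_{k+1}(b)\equiv b$ mod $\mathfrak m^{k+1}$, and the procedure continues. Start with $\alpha'_1=\alpha'$ and let $g_k=h_k^{-1}\cdots h_1^{-1}$, so $\alpha'_{k+1}=\mathrm{Inn}(g_k)\alpha'$. Since $h_k^{-1}\in1+\mathfrak m^k$, the $g_k$ converge to some $g'\in1+\mathfrak m$, and $g'g_k^{-1}\in1+\mathfrak m^{k+1}$. So $\alpha''=\mathrm{Inn}(g')\alpha'$ satisfies $\alpha''(b)\equiv b$ mod $\mathfrak m^{k+1}$ for every $k$, that is, $\alpha''$ fixes $K$ pointwise.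

**The image of $t$.** Write $\alpha''(t)=\sum_{n\ge1}s_nt^n$. From $\alpha''(t)b=\theta(b)\alpha''(t)$ we get $s_n(\theta^n(b)-\theta(b))=0$ for all $b\in K$, so $s_n=0$ for $n\ne1$. Thus $\alpha''(t)=st$ with $s\in K^*$. As $\alpha''$ preserves $v$ it is continuous, so $\alpha''=\rho_s$.

**Assembly.** $\alpha=\mathrm{Inn}(g'^{-1})\rho_s\hat a$, and $a=\theta^m\hat\mu$ by Lemma 6. The extension of $\theta^m$ to $D$ is $\mathrm{Inn}(t^m)$, and $\rho_s\mathrm{Inn}(t^m)=\mathrm{Inn}(\rho_s(t^m))\rho_s$. This gives the stated form. $\square$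

## 9. An isomorphism $R_n\cong R_{n'}$ gives two equations in $K$

**Proposition 8.** $R_n\not\cong R_{n'}$ for $n\ne n'$.

The proof occupies this section and the next. Suppose $R_n\cong R_{n'}$ with $N:=n-n'\ne0$. Lemma 4 with (9) gives $\alpha\in\mathrm{Aut}(D)$ and $P=(p_{ij})\in GL_2(D)$ with $\alpha(\Phi_n(\sigma d))P=P\,\Phi_{n'}(\sigma\alpha d)$. Put $c=\sigma(d)$ and $\beta=\sigma\alpha\sigma^{-1}$:
$$\alpha(\Phi_n(c))\,P=P\,\Phi_{n'}(\beta(c))\qquad(c\in D).\tag{10}$$

**Step 1: $p_{21}=0$.** We show that $P$ is triangular, so that the diagonal entries of (10) can be read off. The $(2,1)$ and $(2,2)$ entries of (10) are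
$$\alpha\rho(c)\,p_{21}=p_{21}\beta(c),\qquad\alpha\rho(c)\,p_{22}=p_{21}\,\delta_{n'}(\beta c)+p_{22}\,\rho(\beta c).$$
Suppose $p_{21}\ne0$ and put $q=p_{21}^{-1}p_{22}$, $d'=\beta(c)$, which is arbitrary in $D$. Substituting the first into the second and canceling $p_{21}$ gives $\delta_{n'}(d')=d'q-q\rho(d')$. For $d'=x_0$ the right side is $x_0q-qx_0$, whose $t^0$-coefficient is $0$, while the left side is $\partial x_0=1$. This is a contradiction. (So $\delta_{n'}$ is not inner in the sense of Section 6.)

**Step 2: normalization.** We bring $P$ and $\alpha$ to a simple form. Now $p=p_{11}\ne0$, and the $(1,1)$ entry of (10) is $\alpha(c)p=p\,\beta(c)$, so $\beta=\mathrm{Inn}(p^{-1})\alpha$ and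
$$\sigma\alpha\sigma^{-1}\in\mathrm{Inn}(D)\cdot\alpha.\tag{11}$$
Put $Q=P\,\Phi_{n'}(p)^{-1}$, which is upper triangular with $(1,1)$ entry $1$. Since $\Phi_{n'}(\beta c)=\Phi_{n'}(p)^{-1}\Phi_{n'}(\alpha c)\Phi_{n'}(p)$, (10) becomes
$$\alpha(\Phi_n(c))\,Q=Q\,\Phi_{n'}(\alpha(c)),\qquad Q=\begin{pmatrix}1&q\\0&r\end{pmatrix},\quad r\ne0.\tag{12}$$
Suppose $\alpha=\mathrm{Inn}(g)\alpha_0$. Then $\sigma\alpha\sigma^{-1}=\mathrm{Inn}(\sigma(g))\,\sigma\alpha_0\sigma^{-1}$, so (11) holds for $\alpha_0$. Also (12) reads $g\,\alpha_0(\Phi_n(c))\,g^{-1}Q=Q\,\Phi_{n'}(g)\Phi_{n'}(\alpha_0c)\Phi_{n'}(g)^{-1}$, so (12) holds for $\alpha_0$ with $Q$ replaced by $g^{-1}Q\,\Phi_{n'}(g)$, again upper triangular with $(1,1)$ entry $g^{-1}g=1$. By Lemma 7 we may therefore assume $\alpha=\rho_s\hat\mu$.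

**Step 3: $\mu=\mathrm{id}$ and $r=1$.** Here the derivation $\partial$ rules out the Möbius part. Take $c=b\in K$ in (12). Then $\alpha(b)=\hat\mu(b)\in K$ and $\alpha(\partial b)=\hat\mu(\partial b)$. The $(2,2)$ entry says that $r$ commutes with $\hat\mu(K)=K$, so $r\in K^*$ by Lemma 7(i). The $(1,2)$ entry is
$$\hat\mu(b)\,q+\hat\mu(\partial b)\,r=\partial(\hat\mu b)+q\,\hat\mu(b).$$
Comparing $t^i$-coefficients for $i\ne0$ gives $\hat\mu(b)q_i=q_i\theta^i(\hat\mu(b))$ for all $b$, so $q_i=0$ and $q\in K$. Then the terms with $q$ cancel, and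
$$\partial\hat\mu(b)=r\,\hat\mu(\partial b)\qquad(b\in K).$$
For $b=x_0$ this says $r=\mu'(x_0)$. For $b=x_1$ it says $\mu'(x_1)/x_0=\mu'(x_0)/\mu(x_0)$, or
$$\mu'(x_1)=\frac{x_0\,\mu'(x_0)}{\mu(x_0)}.$$
The left side involves only $x_1$ and the right side only $x_0$, so $\mu'$ is a nonzero constant. Then $x_0/\mu(x_0)=1$. Thus $\mu=\mathrm{id}$, $r=1$, $\alpha=\rho_s$.

**Step 4: two equations for $s$.** What remains of (12) is its value at $t$, and what remains is also (11). Take $c=t$ in the $(1,2)$ entry of (12). By (8), $\alpha(\delta_n(t))=-nst$, and by (6) $\delta_{n'}(st)=s\,\delta_{n'}(t)+\partial(s)\rho(t)=-n'st+\partial(s)ut$. So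
$$s\,\theta(q)\,t-nst=-n'st+\partial(s)\,ut+q\,su\,t,$$
and after dividing by $s$,
$$u\,\frac{\partial s}{s}+N=\theta(q)-uq,\qquad q\in K.\tag{13}$$
Next, $\sigma\rho_s\sigma^{-1}=\rho_{\eta(s)}$, so (11) gives $\rho_{\eta(s)/s}=\mathrm{Inn}(g)$ for some $g\in D^*$. This $g$ commutes with $K$, so $g\in K^*$, and $gtg^{-1}=g\,\theta(g)^{-1}t$ gives
$$\frac{\eta(s)}{s}=\frac{g}{\theta(g)},\qquad g\in K^*.\tag{14}$$

Each equation alone is harmless. Equation (13) has the solution $s=u^{-N}$, $q=0$, since $u\,\partial(u^{-N})/u^{-N}=-N$; this is the coordinate change $\alpha=\rho^{-N}$ of Section 6. Equation (14) has the solution $s=1$, $g=1$. We show that no $s$ solves both.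

## 10. Degrees along $\theta$-orbits: the two equations are incompatible

Let $A=\mathbb Q[x_n:n\in\mathbb Z]$, a unique factorization domain with unit group $\mathbb Q^*$ and fraction field $K$. Consider its primes up to scalars, with valuations $v_p$. Both $\theta$ and $\eta$ permute them. Every prime involves some variable and $\theta$ raises its largest index, so all $\theta$-orbits are infinite. For a $\theta$-orbit $\mathcal O$ put $\deg_{\mathcal O}(f)=\sum_{p\in\mathcal O}v_p(f)$, a finite sum for $f\in K^*$.

**Step 5: by (14), $s$ has degree $0$ along $\{x_n\}$; normalize $s$.** This excludes $s=u^{-N}$ and its relatives. Clearly $\deg_{\mathcal O}(\theta(g))=\deg_{\mathcal O}(g)$, so (14) gives $\deg_{\mathcal O}(\eta(s))=\deg_{\mathcal O}(s)$ for every $\mathcal O$. As $\eta$ commutes with $\theta$, it permutes orbits and $\deg_{\eta\mathcal O}(\eta(s))=\deg_{\mathcal O}(s)$. Together, $\deg_{\eta\mathcal O}(s)=\deg_{\mathcal O}(s)$ for all $\mathcal O$. For $\mathcal O_0=\{x_n:n\in\mathbb Z\}$ the orbits $\eta^i\mathcal O_0=\{x_n+i\}$,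 $i\in\mathbb Z$, are distinct. Since only finitely many orbits have nonzero degree for $s$, we get $\deg_{\mathcal O_0}(s)=0$.

Now collect the prime factors of $s$ orbit by orbit. For $j>0$ we have $\theta^j(p)/p=\theta(w)/w$ with $w=p\,\theta(p)\cdots\theta^{j-1}(p)$; for $j<0$ apply this to $\theta^j(p)$ in place of $p$ and invert. So
$$s=s_0\,\frac{\theta(w)}{w},\qquad s_0=\kappa\prod_ip_i^{n_i},\qquad w\in K^*,\ \kappa\in\mathbb Q^*,\ n_i\ne0,$$
a finite product with the $p_i$ primes in distinct $\theta$-orbits, none of these orbits equal to $\mathcal O_0$ (the exponents are the degrees of $s$ along the orbits). By (7), $u\,\partial(\theta w)/\theta w=\theta(\partial w/w)$, so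
$$u\,\frac{\partial s}{s}=u\,\frac{\partial s_0}{s_0}+\theta\Big(\frac{\partial w}{w}\Big)-u\,\frac{\partial w}{w}.$$
Replacing $q$ by $q-\partial w/w$, (13) becomes
$$u\sum_in_i\frac{\partial p_i}{p_i}+N=\theta(q)-uq.\tag{15}$$

**Step 6: $q\in L:=\mathbb Q[x_n^{\pm1}:n\in\mathbb Z]$, and $p_i\mid\partial p_i$ in $L$ for every $i$.** The purpose is to control denominators. By the formulas for $\partial$, $\partial(A)\subseteq L$. Let $p$ be a prime not associate to any $x_n$, and suppose $q$ has a pole at some $\theta^jp$. Let $j_0\le j_1$ be the least and largest such $j$. Note that $\theta(q)$ has a pole at $\theta^{j+1}p$ exactly when $q$ has one at $\theta^jp$, and that $u=x_0$ is a unit at all these primes. So at $\theta^{j_1+1}p$ the element $\theta(q)$ has a pole and $uq$ does not, and at $\theta^{j_0}p$ the element $uq$ has a pole and $\theta(q)$ does not. Hence the right side of (15) has poles at two distinct members of the orbit of $p$. The left side can have poles in that orbit only at primes $p_i$, because $\partial p_i\in L$, and no more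 than one $p_i$ lies in it. This is a contradiction. So all poles of $q$ are among the $x_n$, which means $q\in L$.

Then the left side of (15) lies in $L$. At $p_i$ all terms other than $u\,n_i\,\partial p_i/p_i$ have no pole, so this term has none either. As $n_i\ne0$ and $u$ is a unit of $L$, $p_i\mid\partial p_i$ in $L$.

**Step 7: there is no prime $p\in A$, not associate to any $x_n$, with $p\mid\partial p$ in $L$.** This removes the $p_i$. By (7), $\partial\theta=u^{-1}\theta\partial$ and $\partial\theta^{-1}=\theta^{-1}(u)\,\theta^{-1}\partial$, with $u$ and $\theta^{-1}(u)$ units of $L$. So the property of $p$ is preserved by $\theta^{\pm1}$, and we may assume that $0$ is the largest index of a variable occurring in $p$. Then $p\in A_m=\mathbb Q[x_{-m},\dots,x_0]$ for some $m\ge0$, and $d=\deg_{x_0}p\ge1$. Put $B_m=\mathbb Q[x_{-m},\dots,x_{-1}]$. By the formulas for $\partial$ at nonpositive indices, $\partial$ maps $A_m$ and $B_m$ into themselves.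

Since $p$ is prime and divides no monomial, $p\mid\partial p$ already in $A$. So $\partial p=\lambda p$ with $\lambda\in A$, and $\lambda\in A_m$ since $p$ and $\partial p$ involve no other variables. Write $p=\sum_{j\le d}c_jx_0^j$ with $c_j\in B_m$, $c_d\ne0$. As $\partial x_0=1$, we have $\partial(c_jx_0^j)=\partial(c_j)x_0^j+jc_jx_0^{j-1}$. So $\deg_{x_0}\partial p\le d$ and therefore $\lambda\in B_m$. The coefficients of $x_0^d$ and $x_0^{d-1}$ give
$$\partial c_d=\lambda c_d,\qquad\partial c_{d-1}+d\,c_d=\lambda c_{d-1}.$$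
So $y=c_{d-1}/c_d$ satisfies
$$\partial y=\frac{(\lambda c_{d-1}-d\,c_d)c_d-c_{d-1}\lambda c_d}{c_d^2}=-d,$$
and $y\in F_m$, where $F_j=\mathbb Q(x_{-1},\dots,x_{-j})$ and $F_0=\mathbb Q$.

We now descend from $F_m$ to $\mathbb Q$. Let $j\ge1$ and $y\in F_j$ with $\partial y=-d$. Put $X=x_{-j}$, so $\partial X=\epsilon X$ with $\epsilon=x_{-1}\cdots x_{-(j-1)}\in F_{j-1}$. On $F_{j-1}((X))\supset F_j$ the map $\sum a_iX^i\mapsto\sum(\partial a_i+i\epsilon a_i)X^i$ is a derivation: it is the sum of the coefficientwise $\partial$ and $\epsilon X\,d/dX$. It agrees with $\partial$ on $F_{j-1}$ and on $X$, hence on $F_j$. It does not mix powers of $X$, so the $X^0$-coefficient $y_0\in F_{j-1}$ of $y$ satisfies $\partial y_0=-d$. Iterating, we reach some $y_0\in F_0=\mathbb Q$ with $0=\partial y_0=-d$, a contradiction.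

**Step 8: the degree contradiction.** By Steps 6 and 7 there are no $p_i$. So (15) is
$$N=\theta(q)-x_0q,\qquad q\in L,$$
and $q\ne0$ since $N\ne0$. Grade $L$ by total degree, which $\theta$ preserves. Let $q_a$ and $q_c$ be the lowest and highest nonzero components of $q$, $a\le c$. The component of degree $c+1$ of the right side is $-x_0q_c\ne0$. The left side has degree $0$, so $c=-1$. The component of degree $a$ of the right side is $\theta(q_a)\ne0$, so $a=0$. This contradicts $a\le c$, and proves Proposition 8. $\square$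

## 11. No self-duality, and no finite chain of dualities

**Proof of Theorem A.** Let $R=R_0$. By Lemma 5 it is local, exact, of length $3$ on both sides, with $J(R)^2=0$. If it had self-duality, Lemma 3 and ${}^{**}M_0\cong M_1$ would give $R_0\cong R_1$, contrary to Proposition 8. So the exact ring $R$ has no self-duality, and Azumaya's conjecture is false. $\square$

**Proof of Theorem B.** The same argument shows that no $R_n$ has self-duality, since $R_n\not\cong R_{n+1}$. With Lemma 5 and Proposition 8 this proves the first part. For chains, the $A_i$ need not be local, so we argue up to Morita equivalence.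

**Claim.** If $A$ is Morita equivalent to $R_n$ and ${}_AE_B$ defines a Morita duality, then $B$ is Morita equivalent to $R_{n+1}$.

**Step 1: $S=\mathrm{Soc}({}_AE)$ is reflexive.** The aim is to show that $S$ has finite length. This also follows because ${}_AE$ is reflexive, hence linearly compact (B. J. Müller, *Linear compactness and Morita duality*, J. Algebra 16 (1970)); here is a direct argument. Let $S^\circ=\mathrm{Hom}_A(S,E)$, a right $B$-module by composition. We show that every $B$-linear $h:S^\circ\to E$ is evaluation at an element of $S$. Since ${}_AE$ is injective, restriction $B=\mathrm{Hom}_A(E,E)\to S^\circ$ is surjective. The composite $B\to S^\circ\to E$ is $B$-linear, so it is $b\mapsto xb$ for some $x\in E$. Thus $xb=0$ whenever $Sb=0$. If $x\notin S$, the cogenerator ${}_AE$ admits a map $E/S\to E$ that does not kill $x+S$, that is, some $b\in B$ with $Sb=0$ and $xb\ne0$, a contradiction. So $x\in S$, and $h$ sends the restriction of $b$ to $xb$, its value at $x$.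

**Step 2: $S$ has finite length.** Up to isomorphism $A$ has one simple left module $T$, because $R_n$ does. So $S=\bigoplus_{i\in I}T_i$ with $T_i\cong T$, and $S^\circ=\prod_{i\in I}T_i^\circ$ with each $T_i^\circ=\mathrm{Hom}_A(T_i,E)\ne0$. If $I$ were infinite, $\bigoplus T_i^\circ$ would be a proper submodule of $S^\circ$. As $E_B$ is a cogenerator, some nonzero $B$-linear $h:S^\circ\to E$ vanishes on $\bigoplus T_i^\circ$. By Step 1, $h$ is evaluation at some $x=\sum x_i\in S$, with $x_i\in T_i$. Then every map $T_i\to E$ kills $x_i$; but $T_i\subseteq E$, so $x_i=0$ for all $i$ and $h=0$, a contradiction. So $I$ is finite. It is nonempty, since ${}_AE$ contains $T$.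

**Step 3: compute $B$.** Let $k=|I|\ge1$. The ring $A$ is artinian, since it is Morita equivalent to $R_n$. So $S$ is essential in $E$ and ${}_AE\cong E(T)^k$. Under a Morita equivalence of $A$ with $R_n$, $T$ corresponds to $R_n/J$ and ${}_AE$ to $E(R_n/J)^k$. Hence by Lemma 5
$$B\cong\mathrm{End}({}_AE)\cong\mathrm{End}\big(E(R_n/J)^k\big)\cong M_k(R_{n+1}),$$
which is Morita equivalent to $R_{n+1}$. This proves the claim.

**Step 4: the chain.** Let $R_0=A_0,A_1,\dots,A_m\cong R_0$ be a chain as in the theorem, $m\ge1$. By the claim and induction $A_i$ is Morita equivalent to $R_i$, so $R_0$ is Morita equivalent to $R_m$. Morita equivalent local rings are isomorphic: $R_m\cong\mathrm{End}({}_{R_0}P)$ for a progenerator $P$, finitely generated projective modules over the local ring $R_0$ are free, so $P\cong R_0^k$ and $R_m\cong M_k(R_0)$, and this is local only for $k=1$. So $R_0\cong R_m$ with $m\ne0$, contrary to Proposition 8. $\square$
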